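\title{Unbounded solutions of bounded Morse index for superlinear, subcritical Dirichlet problems}

\begin{abstract}
For solutions $u_n$ of $-\Delta u_n=f_n(x,u_n)$ with zero boundary values, a theorem of Bahri and Lions says that the energy, the sup norm and the Morse index tend to infinity together when $f_n$ behaves at infinity like a subcritical power. We show that this fails when $f_n$ is only superlinear and subcritical. On the unit ball of $\mathbf{R}^N$, $N\ge3$, we construct one smooth odd function $f(t)$, convex on $[0,\infty)$, and positive radial solutions of Morse index $1$ whose sup norm and energy tend to infinity. For radial solutions of autonomous equations the growth $|t|^{N/(N-2)}$ is the threshold for the equivalence of large sup norm and large Morse index. On every bounded smooth domain exactly two of the six implications survive.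
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $\Omega\subset\mathbf{R}^N$, $N\ge2$, be a bounded smooth domain and let $u_n\in C^2(\bar\Omega)$ solve
\begin{equation}\label{eq:pde}
-\Delta u_n=f_n(x,u_n)\quad\text{in }\Omega,\qquad u_n=0\quad\text{on }\partial\Omega .
\end{equation}
Throughout, the nonlinearities satisfy the following regularity hypothesis.

\medskip
\noindent\textbf{(R)} Each $f_n$ is continuous on $\bar\Omega\times\mathbf{R}$ and continuously differentiable in $t$, and $\partial_tf_n$ is continuous in $(x,t)$ uniformly in $n$: the family $\{\partial_tf_n\}_n$ is equicontinuous on $\bar\Omega\times[-T,T]$ for every $T>0$.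
\medskip

Put $F_n(x,t)=\int_0^tf_n(x,\tau)\,d\tau$. The solution $u_n$ is a critical point of the functional $v\mapsto\int_\Omega\frac12|\nabla v|^2-F_n(x,v)$. Its \emph{energy} is the critical value
\[
I_n=\int_\Omega\tfrac12|\nabla u_n|^2-F_n(x,u_n)\,dx ,
\]
and its \emph{Morse index} $i(u_n)$ is the number of negative eigenvalues, counted with multiplicity, of the linearized operator $-\Delta-\partial_tf_n(x,u_n)$ with Dirichlet boundary conditions; it counts the independent directions in which the functional decreases to second order. We compare three ways in which the sequence can leave every bounded region: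
\[
\text{(i)}\ \ I_n\to+\infty,\qquad\text{(ii)}\ \ \|u_n\|_{L^\infty(\Omega)}\to+\infty,\qquad\text{(iii)}\ \ i(u_n)\to+\infty .
\]

\begin{theorem}[A.~Bahri and P.~L.~Lions]\label{thm:BL}
Assume \textup{(R)} and
\begin{equation}\label{eq:power}
\frac{f_n(x,t)}{|t|^{p-1}t}\to\lambda>0\quad\text{as }|t|\to\infty,\ \text{uniformly in }n\text{ and }x\in\bar\Omega,
\end{equation}
where $1<p<\frac{N+2}{N-2}$ ($p<\infty$ if $N=2$). Then \textup{(i)}, \textup{(ii)} and \textup{(iii)} are equivalent.
\end{theorem}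

Hypothesis \eqref{eq:power} fixes the exact rate of growth. For $N\ge3$ it implies two softer conditions, superlinearity and subcriticality:
\begin{align}
f_n(x,t)\,t^{-1}&\to+\infty\quad\text{as }|t|\to\infty,\ \text{uniformly in }n\text{ and }x\in\bar\Omega,\label{eq:super}\\
f_n(x,t)\,|t|^{-\frac4{N-2}}t^{-1}&\to0\quad\text{as }|t|\to\infty,\ \text{uniformly in }n\text{ and }x\in\bar\Omega.\label{eq:sub}
\end{align}
The following has been posed as an open problem.

\medskip
\noindent\textbf{Question.} \emph{Let $N\ge3$ and assume \textup{(R)}, \eqref{eq:super} and \eqref{eq:sub}. Are \textup{(i)}, \textup{(ii)} and \textup{(iii)} equivalent?}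
\medskip

One is tempted to answer yes. If $f(t)$ is convex on $[0,\infty)$ and $f(0)=0$, then $f'(t)\ge f(t)/t$, so by \eqref{eq:super} the potential $f'(u)$ is huge wherever $u$ is large. A potential that exceeds $K$ on a ball of radius $r$ produces one negative direction for each Dirichlet eigenvalue of the unit ball below $Kr^2$. So a tall solution has large index unless the set where it is tall shrinks at the rate $K^{-1/2}$, and everything depends on whether it can.

From now on $N\ge3$, and we write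
\[
\theta=\frac2{N-2},\qquad\gamma=1+\theta=\frac N{N-2},\qquad\nu=\frac1{(N-2)^2},
\]
$B_r=\{|x|<r\}$, $B=B_1$, $S=\partial B$. Condition \eqref{eq:sub} says $f_n=o(|t|^{1+2\theta})$, and $\gamma<1+2\theta$. The answer to the Question is negative, already for one equation on a ball.

\begin{theorem}\label{thm:A}
Let $\omega$ be any function with $\omega(t)\to\infty$ as $t\to\infty$. There are an odd function $f\in C^\infty(\mathbf{R})$, convex on $[0,\infty)$ (so that $f(t)/t$ is nondecreasing for $t>0$), with $f=0$ on $[-1,1]$,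
\[
f(t)/t\to\infty,\qquad f(t)=o(t^{1+2\theta})\quad(t\to\infty),\qquad f(t)\le\omega(t)\,t^{N/(N-2)}\ \text{ for large }t,
\]
and positive radial solutions $u_n\in C^2(\bar B)$ of $-\Delta u_n=f(u_n)$ in $B$, $u_n=0$ on $\partial B$, such that
\[
\|u_n\|_\infty\to\infty,\qquad I_n\to+\infty,\qquad i(u_n)=1\ \text{ for all }n .
\]
Thus $f_n\equiv f$ satisfies \textup{(R)}, \eqref{eq:super} and \eqref{eq:sub}, assertions \textup{(i)} and \textup{(ii)} hold, and \textup{(iii)} fails.
\end{theorem}

The exponent $N/(N-2)$ is sharp for radial solutions of autonomous equations.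

\begin{theorem}\label{thm:C}
Let $\Omega=B$ and let $f_n=f_n(t)$ satisfy \textup{(R)}, \eqref{eq:super} and
\begin{equation}\label{eq:serrin}
f_n(t)\,|t|^{-\frac2{N-2}}t^{-1}\to0\quad\text{as }|t|\to\infty,\ \text{uniformly in }n .
\end{equation}
Then for radial solutions $u_n$ of \eqref{eq:pde}, \textup{(ii)} and \textup{(iii)} are equivalent.
\end{theorem}

By Theorem~\ref{thm:A}, condition \eqref{eq:serrin} cannot be weakened to $|f(t)|\le\omega(|t|)|t|^{N/(N-2)}$, however slowly $\omega\to\infty$. The last theorem lists what remains true on a general domain.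

\begin{theorem}\label{thm:B}
\begin{enumerate}
\item[(a)] Under \textup{(R)}, \eqref{eq:super} and \eqref{eq:sub}, \textup{(i)} implies \textup{(ii)} and \textup{(iii)} implies \textup{(ii)}.
\end{enumerate}
Conversely, on every bounded smooth domain $\Omega\subset\mathbf{R}^N$, $N\ge3$, and for each of the following three behaviors, there are $f_n$ satisfying \textup{(R)}, \eqref{eq:super}, \eqref{eq:sub} and solutions $u_n$ of \eqref{eq:pde} that exhibit it:
\begin{enumerate}
\item[(b)] $\|u_n\|_\infty\to\infty$, $I_n\to+\infty$, and $i(u_n)=0$ for all $n$;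
\item[(c)] $\|u_n\|_\infty\to\infty$, $i(u_n)=0$ for all $n$, and $I_n=0$ for all $n$ (or, if one prefers, $I_n\to-\infty$);
\item[(d)] $\|u_n\|_\infty\to\infty$, $i(u_n)\to\infty$, and $I_n=0$ for all $n$.
\end{enumerate}
In \textup{(b)} and \textup{(c)} one has moreover $|f_n(x,t)|\le C(1+|t|^{N/(N-2)})$.
\end{theorem}

Part (b) refutes (ii)$\Rightarrow$(iii) and (i)$\Rightarrow$(iii), part (c) refutes (ii)$\Rightarrow$(i), and part (d) refutes (iii)$\Rightarrow$(i). Hence the two implications in (a) are the only valid ones among (i), (ii), (iii).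

\subsection*{Where the exponent $N/(N-2)$ comes from}
Let $u$ be the solution of $-\Delta u=H\mathbf{1}_{B_\rho}$ in $\mathbf{R}^N$ that decays at infinity. Matching $u(0)-H|x|^2/2N$ inside with $c|x|^{2-N}$ outside gives
\[
c=\frac{H\rho^N}{N(N-2)},\qquad M:=u(0)=\frac{H\rho^2}{2(N-2)} .
\]
Eliminating $\rho$, we find that $H$ is a dimensional constant times $c^{-\theta}M^\gamma$. So a nonlinearity of size $t^\gamma$ at level $t$ can sustain a spike of any height $M$ whose tail $c|x|^{2-N}$ stays bounded, and \eqref{eq:sub} leaves room for such a nonlinearity. Inside the spike the natural size of the potential is $H/M=2(N-2)\rho^{-2}$, exactly the scale at which a ball of radius $\rho$ carries a bounded number of negative directions. The Dirichlet integral $\int H\mathbf{1}_{B_\rho}u$ is of order $cM$, which is large. This is the mechanism of Theorem~\ref{thm:A} and of Theorem~\ref{thm:B}(b). If instead $f=o(t^\gamma)$, then $c\to\infty$ with $M$: the spike sends a large flux into the rest of the domain, where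 a superlinear equation turns it into many oscillations. This is the mechanism of Theorem~\ref{thm:C}.

Section~\ref{sec:tools} collects the tools and proves Theorem~\ref{thm:B}(a). Section~\ref{sec:model} solves a model case by hand. Sections~\ref{sec:A}, \ref{sec:C} and~\ref{sec:B} prove Theorem~\ref{thm:A}, Theorem~\ref{thm:C} and Theorem~\ref{thm:B}(b)--(d).

\section{Tools}\label{sec:tools}

\subsection{Quadratic forms}
For a solution $u$ of $-\Delta u=f(x,u)$, $u|_{\partial\Omega}=0$, let
\[
Q(\varphi)=\int_\Omega|\nabla\varphi|^2-\partial_tf(x,u)\,\varphi^2\,dx,\qquad\varphi\in H^1_0(\Omega).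
\]
The potential is bounded, so $Q$ is continuous on $H^1_0(\Omega)$, and by the min-max principle $i(u)$ is the largest dimension of a subspace on which $Q$ is negative definite. Multiplying the equation by $u$ gives $\int|\nabla u|^2=\int f(x,u)u$, hence
\begin{equation}\label{eq:energyalt}
I=\int_\Omega\tfrac12f(x,u)u-F(x,u)\,dx,\qquad Q(u)=\int_\Omega u\,\big(f(x,u)-u\,\partial_tf(x,u)\big)\,dx .
\end{equation}
We write $\lambda_1(U)\le\lambda_2(U)\le\cdots$ for the Dirichlet eigenvalues of $-\Delta$ on a bounded open set $U$. Two devices give lower bounds for $Q$. The first is Hardy's inequality $\int|\nabla\varphi|^2\ge\frac{(N-2)^2}4\int\varphi^2/|x|^2$, valid for $\varphi\in H^1_0(U)$ and $N\ge3$. We use it in the form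
\begin{equation}\label{eq:hardy}
|x|^2V(x)\le\tfrac{(N-2)^2}8\ \text{ in }U\quad\Longrightarrow\quad\int_UV\varphi^2\le\tfrac12\int_U|\nabla\varphi|^2\quad\text{for all }\varphi\in H^1_0(U).
\end{equation}
The second is a positive supersolution.

\begin{lemma}\label{lem:picone}
Let $U$ be a bounded open set, $V\in L^\infty(U)$, and $w\in C^2(U)$ with $w>0$ and $-\Delta w\ge Vw$ in $U$. Then $\int_U|\nabla\varphi|^2-V\varphi^2\ge0$ for all $\varphi\in H^1_0(U)$. In particular, if $V=K$ is constant, then $K\le\lambda_1(U)$.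
\end{lemma}

\begin{proof}
For $\varphi\in C_c^\infty(U)$, expanding both terms on the right verifies Picone's identity
$|\nabla\varphi|^2=|\nabla\varphi-\varphi\nabla w/w|^2+\nabla w\cdot\nabla(\varphi^2/w)$. Integrating by parts, $\int|\nabla\varphi|^2\ge\int(-\Delta w)\varphi^2/w\ge\int V\varphi^2$. The general case follows by density.
\end{proof}

\subsection{Radial solutions}
Let $f=f(t)$ be continuous and piecewise $C^1$, $F(t)=\int_0^tf$, and let $u\in C^2(\bar B)$ be a radial solution of $-\Delta u=f(u)$ with $u(1)=0$. Then $u_{rr}+\frac{N-1}ru_r+f(u)=0$ on $(0,1]$, and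
\begin{equation}\label{eq:E}
E:=\tfrac12u_r^2+F(u)\quad\text{satisfies}\quad E'=u_r\,(u_{rr}+f(u))=-\tfrac{N-1}r\,u_r^2 .
\end{equation}
Therefore $(r^NE)'=r^{N-1}\big(NF(u)-\frac{N-2}2u_r^2\big)$. Integrating over $(0,1)$ and using $F(u(1))=0$ gives $N\int_0^1r^{N-1}F(u)\,dr=\frac12u_r(1)^2+\frac{N-2}2\int_0^1r^{N-1}u_r^2\,dr$, so that
\begin{equation}\label{eq:pohozaev}
I=\frac{|S|}N\Big(\int_0^1r^{N-1}u_r^2\,dr-\tfrac12u_r(1)^2\Big).
\end{equation}
The function $u_{rr}=-f(u)-\frac{N-1}ru_r$ is locally Lipschitz on $(0,1]$, and differentiating it shows that $\psi=\pm u_r$ satisfies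
\begin{equation}\label{eq:ur}
-(r^{N-1}\psi')'=r^{N-1}\Big(f'(u)-\frac{N-1}{r^2}\Big)\psi ,
\end{equation}
everywhere if $f\in C^1$, and off finitely many radii if $f$ has corners and $u$ is strictly monotone.

\begin{lemma}\label{lem:index1}
Let $f$ and $u$ be as above, with $u_r<0$ on $(0,1)$. Suppose that for some $\rho\in(0,1)$ the form $Q$ is nonnegative on $H^1_0(B_\rho)$ and on $H^1_0(D)$, where $D=\{\rho<|x|<1\}$. Then $i(u)\le1$.
\end{lemma}

\begin{proof}
For $\varphi\in H^1_0(B)$ let $\varphi_0$ be its average over all rotations, that is, the radial function of its spherical means, and let $\varphi_1=\varphi-\varphi_0$. The map $\varphi\mapsto\varphi_0$ is bounded on $H^1_0(B)$. The bilinear form $Q(\cdot,\cdot)$ is invariant under rotations, so $Q(\varphi_0,\varphi_1\circ R)=Q(\varphi_0,\varphi_1)$ for every rotation $R$; averaging over $R$ gives $Q(\varphi_0,\varphi_1)=0$. Hence $Q(\varphi)=Q(\varphi_0)+Q(\varphi_1)$.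

\emph{Functions with zero spherical means.} We claim $Q(\varphi_1)\ge0$. Let first $\phi\in C_c^\infty(B\setminus\{0\})$ have zero spherical means. In polar coordinates $|\nabla\phi|^2=\phi_r^2+r^{-2}|\nabla_\xi\phi|^2$, and the first nonzero eigenvalue of the Laplace--Beltrami operator on $S$ is $N-1$. So
\[
Q(\phi)\ge\int_S\int_0^1\Big[\phi_r^2+\Big(\frac{N-1}{r^2}-f'(u)\Big)\phi^2\Big]r^{N-1}\,dr\,d\xi .
\]
Let $\psi=-u_r>0$ and write $\phi=\psi\eta$ on each ray. Then $\phi_r^2=\psi^2\eta_r^2+\psi'(\psi\eta^2)_r$, and by \eqref{eq:ur} an integration by parts gives $\int_0^1r^{N-1}\psi'(\psi\eta^2)_r\,dr=\int_0^1r^{N-1}\big(f'(u)-\frac{N-1}{r^2}\big)\phi^2\,dr$. The inner integral above is thus $\int_0^1\psi^2\eta_r^2r^{N-1}dr\ge0$. Now $C_c^\infty(B\setminus\{0\})$ is dense in $H^1_0(B)$, because cutting a smooth function off on $B_\varepsilon$ changes it by $O(\varepsilon^{(N-2)/2})$ in $H^1$. If $\phi^j\in C_c^\infty(B\setminus\{0\})$ converge to $\varphi_1$, then $\phi^j-\phi^j_0$ lie in the same class,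 have zero means, and also converge to $\varphi_1$. The claim follows.

\emph{Radial functions.} A radial $\varphi\in H^1_0(B)$ is continuous on $(0,1]$, so $\varphi\mapsto\varphi(\rho)$ is a linear functional. A two-dimensional space of radial functions contains $\varphi\ne0$ with $\varphi(\rho)=0$. Then $\varphi\mathbf{1}_{B_\rho}\in H^1_0(B_\rho)$, $\varphi\mathbf{1}_D\in H^1_0(D)$, and $Q(\varphi)=Q(\varphi\mathbf{1}_{B_\rho})+Q(\varphi\mathbf{1}_D)\ge0$. So $Q$ is not negative definite on any such space.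

\emph{Conclusion.} Let $Q$ be negative definite on a space $W$ of dimension $2$. For $\varphi\in W\setminus\{0\}$ we have $Q(\varphi_0)\le Q(\varphi)<0$. Hence $\varphi\mapsto\varphi_0$ is injective on $W$, and $Q$ is negative definite on its image, a two-dimensional space of radial functions. This is impossible.
\end{proof}

\subsection{A smooth step}\label{sub:step}
Fix $\sigma\in C^\infty(\mathbf{R})$ with $\sigma=0$ on $(-\infty,0]$, $\sigma=1$ on $[1,\infty)$, $\sigma$ strictly increasing on $[0,1]$, and $\sigma(x)+\sigma(1-x)=1$; for instance $\sigma(x)=e^{-1/x}/(e^{-1/x}+e^{-1/(1-x)})$ on $(0,1)$.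

\subsection{Local bounds and the two surviving implications}
Hypothesis (R) controls only the oscillation of $\partial_tf_n$. The growth condition pins down its size.

\begin{lemma}\label{lem:local}
Under \textup{(R)} and \eqref{eq:sub}, for every $T>0$,
\[
\sup_n\ \sup_{\bar\Omega\times[-T,T]}\big(|F_n|+|f_n|+|\partial_tf_n|\big)<\infty .
\]
\end{lemma}

\begin{proof}
By \eqref{eq:sub} there is $T_0$ with $|f_n(x,t)|\le|t|^{1+2\theta}$ for $|t|\ge T_0$; we may assume $T\ge T_0$. For each $n$ and $x$ the mean value theorem gives $t^*\in(-T,T)$ with $|\partial_tf_n(x,t^*)|=|f_n(x,T)-f_n(x,-T)|/2T\le T^{2\theta}$. Equicontinuity on the compact set $\bar\Omega\times[-T,T]$ is uniform, so there is $\eta>0$ such that $\partial_tf_n(x,\cdot)$ varies by at most $1$ on intervals of length $\eta$. Thus $|\partial_tf_n|\le T^{2\theta}+2T/\eta+1$ on $\bar\Omega\times[-T,T]$. Integrating in $t$ from $T$ bounds $f_n$, and integrating from $0$ bounds $F_n$.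
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}(a)]
Suppose (ii) fails, so that $\|u_n\|_\infty\le T$ along a subsequence. Along it, $I_n$ is bounded by \eqref{eq:energyalt} and Lemma~\ref{lem:local}, and $\partial_tf_n(x,u_n)\le C$. If $Q$ is negative definite on a space $W$ of dimension $k$, then $\int|\nabla\varphi|^2<C\int\varphi^2$ on $W\setminus\{0\}$, so $\lambda_k(\Omega)<C$ by min-max. Hence $i(u_n)\le\#\{k:\lambda_k(\Omega)<C\}$. Both (i) and (iii) fail.
\end{proof}

\section{A model case in three dimensions}\label{sec:model}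

Let $N=3$, so $\theta=2$ and $\gamma=3$. Fix $a,c>0$ and put
\[
\rho=\frac c{a+c},\qquad A=\frac{\pi^2}{\rho^2},\qquad f(t)=A\,(t-a)_+,\qquad
u(r)=\begin{cases}c\,(r^{-1}-1),&\rho\le r\le1,\\[2pt] a+\dfrac c\pi\,\dfrac{\sin(\pi r/\rho)}r,&0\le r\le\rho.\end{cases}
\]
Both formulas give $u(\rho)=a$ and $u_r(\rho)=-c/\rho^2$. Outside $B_\rho$ the function $u$ is harmonic and $u\le a$; inside, $w=u-a$ is positive and $-\Delta w=Aw$. So $-\Delta u=f(u)$, the second derivative $u_{rr}=-f(u)-2u_r/r$ is continuous across $r=\rho$, and $u_r<0$ on $(0,1]$. We read off the three quantities.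

\emph{Height.} $\max u=u(0)=a+c/\rho=2a+c$.

\emph{Energy.} Since $\int_\rho^1r^2u_r^2\,dr=c^2(\rho^{-1}-1)=ca$, formula \eqref{eq:pohozaev} gives $I\ge\frac{4\pi}3(ca-\frac12c^2)$.

\emph{Index.} The potential is $f'(u)=A\mathbf{1}_{B_\rho}$. On $B_\rho$ the form $Q$ is nonnegative by Lemma~\ref{lem:picone} with the positive solution $w$. On the outer shell the potential vanishes. So $i(u)\le1$ by Lemma~\ref{lem:index1}. By \eqref{eq:energyalt}, $Q(u)=-Aa\int_{B_\rho}u<0$, and $i(u)=1$.

With $c$ fixed and $a\to\infty$, height and energy tend to infinity while the index stays equal to $1$. The price is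
\[
f(t)\le At\,\mathbf{1}_{\{t\ge a\}}\le\pi^2(1+c/a)^2\,c^{-2}\,t^3 ,
\]
the bound $c^{-\theta}t^\gamma$ of the introduction.

The model is not yet a counterexample. The function $f$ changes with $a$, vanishes on $[0,a]$ and grows only linearly, so \eqref{eq:super} fails; and $f$ has a corner, so (R) fails. The remedy for the first defect is to add up infinitely many such ramps, at levels $a_1\ll a_2\ll\cdots$. The solution $u_n$ stays below $a_{n+1}$ and never sees the later ramps, but on its way up to $a_n$ it crosses the earlier ones, whose slopes add up to a large number $K$. They must neither bend the tail much nor create a negative direction. Both are arranged by taking $c$ small: the set $\{u>1\}$ then lies in a ball so small that a potential of size $K$ on it is absorbed by Hardy's inequality. The factor $c^{-\theta}$ that this costs is the reason for $\omega$ in Theorem~\ref{thm:A}. The corner is rounded off at a scale $\delta$ so small that the rounded part lives on a thin shell. Explicit formulas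 are lost, and the slope $A$ is found by shooting.

\section{One nonlinearity with tall solutions of index one}\label{sec:A}

\subsection{The variable $s$ and the rounded ramp}
For radial functions put $s=r^{2-N}\in[1,\infty)$. Radial harmonic functions are affine in $s$, so this variable turns the tail into a straight line. We have $r^2=s^{-\theta}$ and $r^{N-1}u_r=-(N-2)u_s$, hence $\Delta u=(N-2)^2r^{2-2N}u_{ss}$ with $r^{2N-2}=s^{-2-\theta}$, and $-\Delta u=f(u)$ becomes
\begin{equation}\label{eq:s}
u_{ss}=-\nu\,s^{-2-\theta}f(u).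
\end{equation}
We shoot from the boundary: $u(1)=0$, $u_s(1)=c>0$. If $f\ge0$ is Lipschitz on $\mathbf{R}$, the solution exists on $[1,\infty)$, is concave, and satisfies
\begin{equation}\label{eq:loss}
u_s\le c,\qquad u\le c(s-1)\le cs,\qquad c-u_s(s)=\nu\int_1^s\tau^{-2-\theta}f(u)\,d\tau .
\end{equation}
We call the last integral the \emph{loss of slope}. The flux $r^{N-1}u_r$ of a solution that is regular at the origin tends to $0$ there, so we need the total loss of slope to be exactly $c$.

Let $\kappa(x)=\int_0^x\sigma$ with $\sigma$ from Section~\ref{sub:step}. Then $\kappa$ is smooth and convex, $\kappa=0$ on $(-\infty,0]$, $0<\kappa'\le1$ on $(0,\infty)$, and $\kappa(x)=x-\frac12$ for $x\ge1$, because the symmetry of $\sigma$ gives $\kappa(1)=\frac12$. Moreover,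
\begin{equation}\label{eq:kappa}
(x-\tfrac12)_+\le\kappa(x)\le x_+,\qquad\kappa(x)-\kappa'(x)(x-\tfrac12)\ge0\qquad(x\in\mathbf{R}).
\end{equation}
Indeed, $\kappa(x)-x+\frac12$ is nonincreasing and vanishes for $x\ge1$, which gives the lower bound, and $\kappa'\le1$ gives the upper one. The second inequality holds for $x\le\frac12$ because both terms are nonnegative; on $[\frac12,\infty)$ its left side has derivative $-\kappa''(x)(x-\frac12)\le0$ and vanishes for $x\ge1$. The function $\delta\kappa((t-a)/\delta)$ is a rounded version of $(t-a-\frac\delta2)_+$, and the second inequality will make $u-a-\frac\delta2$ a supersolution of the linearized equation.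

Call $h\in C^\infty(\mathbf{R})$ \emph{admissible with constants $K\ge0$, $b\ge1$} if $h$ is convex, $h=0$ on $(-\infty,1]$ and $h'=K$ on $[b,\infty)$. Then $0\le h'\le K$ and $0\le h(t)\le Kt_+$. Finally, let
\[
\omega_*(t)=\inf_{\tau\ge t}\min\big(\omega(\tau),\tau^{\theta/2}\big);
\]
this function is nondecreasing, tends to infinity, and lies below both $\omega(t)$ and $t^{\theta/2}$.

\subsection{Adding one ramp}

\begin{proposition}\label{prop:step}
Let $h$ be admissible with constants $K,b$, let $n\ge1$ and $a_0\ge2$. There are $c\in(0,\frac12]$, $a\ge\max(a_0,b,n/c)$, $\delta\in(0,1]$ and $A>0$ such that, for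
\[
f_A(t)=h(t)+A\delta\,\kappa\big((t-a)/\delta\big),
\]
the problem $-\Delta u=f_A(u)$ in $B$, $u=0$ on $\partial B$, has a positive radial solution $u\in C^2(\bar B)$, and:
\begin{enumerate}
\item[(a)] $\max u>a$;
\item[(b)] $A\ge\frac{3\theta}{4\nu}(a/c)^\theta$ and $K+A\le\omega_*(a)\,a^\theta$;
\item[(c)] the energy of $u$ is at least $\frac{|S|}N\big(\frac9{16}(N-2)\,n-\frac18(N-2)^2\big)$;
\item[(d)] $i(u)=1$.
\end{enumerate}
The function $f_A$ equals $h$ on $(-\infty,a]$ and is admissible with constants $K+A$, $a+\delta$.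
\end{proposition}

\begin{proof}
The last sentence follows from the properties of $\kappa$ and from $a\ge\max(2,b)$. The parameters are chosen in the order $c,a,\delta,A$.

\emph{Step 1: the slope $c$ makes the old ramps harmless.} Choose $c\in(0,\frac12]$ with
\begin{equation}\label{eq:c}
\nu Kc^\theta\le\theta/4,\qquad\nu Kc^\theta\le1/8 .
\end{equation}
The first condition controls the bending of the tail; the second is kept for Hardy's inequality in Step 8. Let $u$ be any function on $[1,\infty)$ with $u\le cs$. Then $h(u)\le h(cs)$, which vanishes for $s\le1/c$ and is at most $Kcs$ beyond. Hence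
\begin{equation}\label{eq:hloss}
\nu\int_1^\infty s^{-2-\theta}h(u)\,ds\le\nu Kc\int_{1/c}^\infty s^{-1-\theta}ds=\frac{\nu Kc^{1+\theta}}\theta\le\frac c4 .
\end{equation}
Let $v$ solve \eqref{eq:s} with $f=h$, $v(1)=0$, $v_s(1)=c$. By \eqref{eq:loss} and \eqref{eq:hloss}, $\frac34c\le v_s\le c$ on $[1,\infty)$.

\emph{Step 2: the level $a$ pays for the small slope.} Put $C_N=\pi^2\nu^{-1}3^{2+\theta}2^\theta$. Since $\omega_*\to\infty$ and $K,c$ are fixed, we can choose $a\ge\max(a_0,b,n/c)$ with
\begin{equation}\label{eq:a}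
K+C_N(a/c)^\theta\le\omega_*(a)\,a^\theta .
\end{equation}
Let $s_a$ be defined by $v(s_a)=a$. Then $\frac34c(s_a-1)\le a\le c(s_a-1)$, and since $a/c\ge4$,
\begin{equation}\label{eq:sa}
a/c\le s_a-1,\qquad s_a\le1+\frac{4a}{3c}\le\frac{2a}c .
\end{equation}
Put $\bar A=\pi^2\nu^{-1}3^{2+\theta}s_a^\theta\le C_N(a/c)^\theta$. The slope $A$ will be found in $(0,\bar A)$.

\emph{Step 3: the width $\delta$ makes the rounded corner thin.} Let $\rho'=s_a^{-1/(N-2)}$ and $\rho_\delta=(s_a+\delta/c)^{-1/(N-2)}$, which tends to $\rho'$ as $\delta\to0$. Fix $\delta\in(0,1]$ with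
\begin{equation}\label{eq:delta}
\frac{\nu\bar A\delta}2\int_{s_a}^\infty s^{-2-\theta}ds\le\frac c4,\qquad\bar A\,(\rho'/\rho_\delta)^{N-1}(\rho'-\rho_\delta)^2\le\frac12 .
\end{equation}
For $A\in[0,\bar A]$ let $u=u_A$ solve \eqref{eq:s} with $f=f_A$, $u(1)=0$, $u_s(1)=c$. We have $0\le f_A(t)\le(K+A)t_+$ by \eqref{eq:kappa}, and $u=v$ on $[1,s_a]$ because $f_A=h$ below $a$. Let $s_1$ be the first point where $u=a+\frac\delta2$ (for the moment $s_1=\infty$ is allowed). On $[1,s_1)$ the new ramp contributes at most $A\delta\kappa(\frac12)\le\bar A\delta/2$ to $f_A(u)$, and nothing on $[1,s_a]$. By \eqref{eq:hloss} and \eqref{eq:delta} the loss of slope is at most $c/2$ there. Therefore, for all $A\in[0,\bar A]$,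
\begin{equation}\label{eq:s1}
u_s\ge c/2\ \text{ on }[1,s_1],\qquad s_a<s_1\le s_a+\delta/c\le2s_a ,
\end{equation}
the last inequality because $\delta/c\le a/c\le s_a$.

\emph{Step 4: shooting in $A$.} By \eqref{eq:loss} and $f_A(u)\le(K+\bar A)cs$, the nonincreasing function $u_s$ has a finite limit at infinity. Let
\[
\mathcal{P}=\{A\in[0,\bar A]:\lim_{s\to\infty}u_s>0\},\qquad\mathcal{Z}=\{A\in[0,\bar A]:u_s<0\text{ somewhere}\}.
\]
These sets are disjoint, and $0\in\mathcal{P}$ by Step 1.

We show $\bar A\in\mathcal{Z}$ by a Sturm comparison. Suppose $u_s\ge0$ everywhere for $A=\bar A$. Then $y=u-a-\frac\delta2$ vanishes at $s_1$ and, by \eqref{eq:s1}, is positive on $(s_1,\infty)$. By \eqref{eq:kappa}, $f_{\bar A}(u)\ge\bar Ay$, so on $[s_1,s_1+s_a]\subset[s_a,3s_a]$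
\[
y_{ss}\le-\nu(3s_a)^{-2-\theta}\bar A\,y=-\mu^2y,\qquad\mu=\pi/s_a .
\]
Multiply by $\sin(\mu(s-s_1))\ge0$ and integrate by parts twice:
\[
0\ge\int_{s_1}^{s_1+s_a}(y_{ss}+\mu^2y)\sin(\mu(s-s_1))\,ds=\mu\,\big[y(s_1+s_a)+y(s_1)\big]>0,
\]
a contradiction.

For fixed $s$, the value $u_s(s)$ depends continuously on $A$, so $\mathcal{Z}$ is open in $[0,\bar A]$. The set $\mathcal{P}$ is defined by a condition at infinity and needs a uniform tail bound. Let $A_0\in\mathcal{P}$ with limit $\ell>0$ and choose $\Sigma$ with $\nu(K+\bar A)c\,\Sigma^{-\theta}/\theta\le\ell/4$. For $A$ near $A_0$ we have $u_s(\Sigma)\ge\ell/2$, and the loss of slope after $\Sigma$ is at most $\nu(K+\bar A)c\int_\Sigma^\infty s^{-1-\theta}ds\le\ell/4$. So $A\in\mathcal{P}$, and $\mathcal{P}$ is open.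

As $[0,\bar A]$ is connected, there is $A\in(0,\bar A)$ outside $\mathcal{P}\cup\mathcal{Z}$. Fix it. Then $u_s\ge0$ and $u_s\to0$. In fact $u_s>0$ everywhere: if $u_s(s_0)=0$, then $s_0>s_1$ by \eqref{eq:s1}, so $u(s_0)\ge a+\frac\delta2$, $f_A(u(s_0))>0$ and $u_{ss}(s_0)<0$, which puts $A$ in $\mathcal{Z}$.

\emph{Step 5: regularity at the origin.} Since $u_s\to0$, we have $u_s(s)=\nu\int_s^\infty\tau^{-2-\theta}f_A(u)\,d\tau$ with $f_A(u)\le(K+A)u$. If $u\le Cs^\alpha$ with $0<\alpha\le1$, then $u_s\le C's^{\alpha-1-\theta}$. Integrating, $u\le C''s^{\alpha-\theta}$ if $\alpha>\theta$; $u\le C''\log s\le C'''s^{\theta/2}$ if $\alpha=\theta$; and $u$ is bounded if $\alpha<\theta$. Starting from $\alpha=1$, finitely many steps show that $u$ is bounded. It increases in $s$ to a limit $M>u(s_1)>a$, which proves (a). In the variable $r$, $u$ extends continuously by $u(0)=M$, and $r^{N-1}u_r=-(N-2)u_s\to0$ gives $r^{N-1}u_r=-\int_0^r\tau^{N-1}f_A(u)\,d\tau$. Hence $u_r/r\to-f_A(M)/N$, and $u_{rr}=-f_A(u)-(N-1)u_r/r$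 has the same limit. The gradient $u_rx/r$ and the Hessian $u_{rr}\,\xi\otimes\xi+(u_r/r)(\mathrm{Id}-\xi\otimes\xi)$, $\xi=x/r$, extend continuously to $0$, so $u\in C^2(\bar B)$. It is a positive solution with $u_r<0$ on $(0,1]$.

\emph{Step 6: the size of $A$.} The upper bound in (b) is \eqref{eq:a} with $A\le\bar A$. For the lower bound, the total loss of slope is $c$, of which $h$ accounts for at most $c/4$. The new ramp vanishes on $[1,s_a]$ and is at most $A(u-a)_+\le Acs$ beyond, so $\frac34c\le\nu Ac\,s_a^{-\theta}/\theta$. With \eqref{eq:sa} this gives $A\ge\frac{3\theta}{4\nu}s_a^\theta\ge\frac{3\theta}{4\nu}(a/c)^\theta$.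

\emph{Step 7: the energy.} We use \eqref{eq:pohozaev}. Here $u_r(1)^2=(N-2)^2c^2\le(N-2)^2/4$. Since $|ds|=(N-2)r^{1-N}dr$, and $u_s=v_s\ge\frac34c$ on $[1,s_a]$,
\[
\int_0^1r^{N-1}u_r^2\,dr=(N-2)\int_1^\infty u_s^2\,ds\ge\tfrac9{16}(N-2)\,c^2(s_a-1)\ge\tfrac9{16}(N-2)\,ca\ge\tfrac9{16}(N-2)\,n .
\]
This is the only use of $a\ge n/c$, and it proves (c).

\emph{Step 8: the index.} Write $f=f_A$ and let $\rho=s_1^{-1/(N-2)}\in[\rho_\delta,\rho')$, so that $B_\rho=\{u>a+\frac\delta2\}$ and $B_{\rho'}=\{u>a\}$. We verify the hypotheses of Lemma~\ref{lem:index1}.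

\emph{The core $B_\rho$.} Let $w=u-a-\frac\delta2>0$. Then $-\Delta w-f'(u)w=f(u)-f'(u)(u-a-\frac\delta2)$. With $x=(u-a)/\delta$, the new ramp contributes $A\delta[\kappa(x)-\kappa'(x)(x-\frac12)]\ge0$ by \eqref{eq:kappa}. The function $h$ is affine on $[b,\infty)$, which contains $u$ and $a+\frac\delta2$ because $a\ge b$, so it contributes $h(a+\frac\delta2)\ge0$. Lemma~\ref{lem:picone} gives $Q\ge0$ on $H^1_0(B_\rho)$.

\emph{The shell $D=\{\rho<|x|<1\}$.} Here $f'(u)\le h'(u)+A\mathbf{1}_{\{\rho<r<\rho'\}}$, and each term takes half of the Dirichlet integral. If $h'(u)\ne0$, then $1<u\le cs$, so $r^2=s^{-\theta}<c^\theta$ and $r^2h'(u)\le Kc^\theta\le(N-2)^2/8$ by \eqref{eq:c}. By \eqref{eq:hardy}, $\int_Dh'(u)\varphi^2\le\frac12\int_D|\nabla\varphi|^2$. For the second term let $\varphi\in C_c^\infty(D)$, $\xi\in S$ and $\rho<r<\rho'$. As $\varphi(\rho\xi)=0$, the Cauchy--Schwarz inequality gives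
\[
r^{N-1}\varphi(r\xi)^2\le r^{N-1}(r-\rho)\int_\rho^r\varphi_r(\tau\xi)^2d\tau\le(\rho'/\rho)^{N-1}(\rho'-\rho)\int_\rho^{\rho'}\varphi_r(\tau\xi)^2\tau^{N-1}d\tau .
\]
Integrating in $r$ and $\xi$, and using $\rho\ge\rho_\delta$ and \eqref{eq:delta}, we get $A\int_{\{\rho<r<\rho'\}}\varphi^2\le\frac12\int_D|\nabla\varphi|^2$. So $Q\ge0$ on $H^1_0(D)$, and $i(u)\le1$.

\emph{A negative direction.} We use \eqref{eq:energyalt}. A convex function vanishing at $0$ lies below $t$ times its derivative, so $h(t)-th'(t)\le0$ and $\kappa(x)\le x\kappa'(x)$. For $t=a+\delta x$ the new ramp contributes $A[\delta\kappa(x)-t\kappa'(x)]\le A(\delta x-t)\kappa'(x)=-Aa\kappa'(x)$ to $f(t)-tf'(t)$; this is negative for $t>a$ and zero otherwise. Since $u>a$ on $B_{\rho'}$, $Q(u)<0$. Hence $i(u)=1$.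
\end{proof}

\subsection{Stacking the ramps}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Start with $f_0=0$, $K_0=0$, $b_0=1$, $M_0=0$. Given $f_{n-1}$, admissible with constants $K_{n-1},b_{n-1}$, and $M_{n-1}$, apply Proposition~\ref{prop:step} with $h=f_{n-1}$ and $a_0=\max(2,M_{n-1}+1)$. This gives $c_n,a_n,\delta_n,A_n,u_n$; put $f_n=f_{A_n}$, $K_n=K_{n-1}+A_n$, $b_n=a_n+\delta_n$, $M_n=\max u_n$. Then $a_{n+1}\ge b_n>a_n$ and $a_n\ge n/c_n\ge2n$, so the sum
\[
f(t)=\sum_{j\ge1}A_j\delta_j\,\kappa\big((t-a_j)/\delta_j\big),\qquad t\ge0,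
\]
is locally finite. It defines a smooth convex function that vanishes on $[0,1]$ and equals $f_n$ on $[0,a_{n+1}]\supset[0,M_n]$. Its odd extension is smooth. Since $0\le u_n\le M_n<a_{n+1}$, each $u_n$ solves $-\Delta u_n=f(u_n)$, with the energy and the index computed in Proposition~\ref{prop:step}. So $\|u_n\|_\infty>a_n\to\infty$, $I_n\to+\infty$ and $i(u_n)=1$.

\emph{Superlinearity.} By (b), $A_n\ge\frac{3\theta}{4\nu}(a_n/c_n)^\theta\to\infty$. For $t\ge4a_n$, \eqref{eq:kappa} gives $f(t)\ge A_n(t-a_n-\frac12\delta_n)\ge\frac12A_nt$. Hence $f(t)/t\to\infty$.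

\emph{Upper bound.} For $t\in[a_n,a_{n+1}]$, by (b),
\[
f(t)=f_n(t)\le K_nt\le\omega_*(a_n)\,a_n^\theta\,t\le\omega_*(t)\,t^{1+\theta}\le\min\big(\omega(t)\,t^\gamma,\ t^{1+3\theta/2}\big).
\]
These intervals cover $[a_1,\infty)$, and $t^{1+3\theta/2}=o(t^{1+2\theta})$. Hypothesis (R) holds for the single smooth function $f$.
\end{proof}

\begin{remark}\label{rem:noconflict}
There is no conflict with Theorem~\ref{thm:BL}: $f(t)/t^p$ has no positive finite limit for any $p>1$. Indeed, \eqref{eq:c} and (b) give $c_{n+1}^{-\theta}\ge4\nu K_n/\theta\ge3(a_n/c_n)^\theta\ge(2a_n)^\theta$, so $a_{n+1}\ge(n+1)/c_{n+1}\ge2(n+1)a_n\ge(n+1)b_n$. As $f$ is affine on $[b_n,a_{n+1}]$, we have $f(b_n)+f(3b_n)=2f(2b_n)$ for $n\ge2$. A limit $f(t)/t^p\to\lambda\in(0,\infty)$ would force $1+3^p=2\cdot2^p$, against the strict convexity of $t^p$.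
\end{remark}

\section{Below the threshold: radial solutions must oscillate}\label{sec:C}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
Condition \eqref{eq:serrin} implies \eqref{eq:sub}, so Lemma~\ref{lem:local} applies and (iii)$\Rightarrow$(ii) is Theorem~\ref{thm:B}(a). Assume (ii). The difficulty is that large values of $u_n$ may be confined to a tiny ball about the origin, where nothing can be counted. We show that the function $E$ of \eqref{eq:E} is nevertheless large on the fixed interval $[\frac12,1]$, that this forces many zeros there, and that critical points between the zeros give negative directions.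

For $K>0$ let $T_K$ be such that $f_n(t)/t\ge K$ for $|t|\ge T_K$ and all $n$. By Lemma~\ref{lem:local}, $|F_n|\le C_0$ on $[-T_1,T_1]$, and $F_n(t)\ge-C_0+\frac12(t^2-T_1^2)$ for $|t|\ge T_1$. So $F_n\ge-C_0$ on $\mathbf{R}$, and $F_n(t)\to\infty$ as $|t|\to\infty$ uniformly in $n$. Write $u=u_n$. By \eqref{eq:E}, $E$ is nonincreasing. If $|u(r^*)|=\|u_n\|_\infty$, then $F_n(u(0))=E(0)\ge E(r^*)\ge F_n(u(r^*))\to\infty$, and the local bound on $F_n$ shows that $M:=|u_n(0)|\to\infty$. Replacing $(f_n(t),u_n)$ by $(-f_n(-t),-u_n)$ preserves the hypotheses, the constants, $E$ and the index, so we may assume $u_n(0)=M$. Let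
\[
\varepsilon=\varepsilon(M)=M^{-\gamma}\sup_k\sup_{|t|\le M}|f_k(t)| .
\]
It is positive for $M\ge T_1$, and $\varepsilon(M)\to0$: given $\eta>0$, choose $T$ by \eqref{eq:serrin} with $|f_k(t)|\le\eta|t|^\gamma$ for $|t|\ge T$; then $\varepsilon(M)\le\max(C_TM^{-\gamma},\eta)$, with $C_T$ from Lemma~\ref{lem:local}. Below, $n$ is large.

\emph{Step 1: $E\to\infty$ uniformly on $[\frac12,1]$.} Let $\rho_1$ be the first radius with $u=M/2$. Then $\rho_1\le\frac12$. Otherwise, fix $K>\lambda_1(B_{1/2})$; once $M/2\ge T_K$ we have $u>0$ and $-\Delta u\ge Ku$ in $B_{1/2}$, against Lemma~\ref{lem:picone}.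

On $[0,\rho_1]$ we have $u\ge M/2\ge T_1$, so $f_n(u)>0$, and the flux
\[
P(r)=-r^{N-1}u_r=\int_0^r\tau^{N-1}f_n(u)\,d\tau
\]
is nonnegative and nondecreasing. Thus $u$ decreases, $u\le M$, and $P(r)\le\varepsilon M^\gamma r^N/N$. Consequently $M-u(r)=\int_0^rP\tau^{1-N}d\tau\le\varepsilon M^\gamma r^2/2N$ on $[0,\rho_1]$: a small nonlinearity cannot bring $u$ down quickly. Define $\rho_0$ by $\rho_0^2=\frac N{2\varepsilon}M^{-\theta}$. For $r\le\min(\rho_0,\rho_1)$ we get $M-u(r)\le M/4$. Since $M-u(\rho_1)=M/2$, it follows that $\rho_0<\rho_1$ and $u(\rho_0)\ge\frac34M$. Then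
\[
\frac M4\le u(\rho_0)-u(\rho_1)=\int_{\rho_0}^{\rho_1}P\tau^{1-N}d\tau\le\frac{P(\rho_1)\,\rho_0^{2-N}}{N-2},
\]
and since $\theta(N-2)/2=1$ the powers of $M$ cancel:
\[
P(\rho_1)\ge\frac{N-2}4\,M\rho_0^{N-2}=\frac{N-2}4\Big(\frac N{2\varepsilon}\Big)^{(N-2)/2}\to\infty .
\]
It remains to carry this flux outward, through a region where $u$ may change sign. By \eqref{eq:E},
\[
\big(r^{2(N-1)}(E+C_0)\big)'=(N-1)r^{2N-3}\big(2(E+C_0)-u_r^2\big)=2(N-1)r^{2N-3}\big(F_n(u)+C_0\big)\ge0,
\]
and at $r=\rho_1$ we have $r^{2(N-1)}(E+C_0)\ge\frac12P(\rho_1)^2$. For $r\in[\frac12,1]\subset[\rho_1,1]$ this gives $E(r)\ge H_n:=\frac12P(\rho_1)^2-C_0\to\infty$.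

\emph{Step 2: the number $\zeta_n$ of zeros of $u_n$ in $[\frac12,1]$ tends to infinity.} (It is finite, since $\frac12u_r^2=E>0$ at each such zero.) Suppose $\zeta_n\le j$ along a subsequence. Then there is an open interval $J\subset[\frac12,1]$ of length at least $\ell=\frac1{2(j+1)}$ without zeros. By the symmetry used above, under which the lower bound on $E$ is invariant, we may take $u>0$ on $J$. Fix $K>2^{N-1}\cdot4\pi^2/\ell^2$. The idea is that $u$ crosses the levels below $T_K$ very fast and cannot stay long above $T_K$.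

At points of $J$ with $u<T_K$ we have $\frac12u_r^2=E-F_n(u)\ge H_n-\sup_k\sup_{|t|\le T_K}|F_k|\ge\frac12H_n$. So on each component of the open set $J\cap\{u<T_K\}$ the function $u$ is strictly monotone with $|u_r|\ge\sqrt{H_n}$, and the component has length at most $T_K/\sqrt{H_n}$. At an endpoint of a component that lies inside $J$ we have $u=T_K$. If $u$ decreases on the component, its value at the right endpoint is below $T_K$, so that endpoint is the right end of $J$; if $u$ increases, the left endpoint is the left end of $J$ for the same reason. Hence there are at most two components, attached to the ends of $J$, and between them lies an open interval $J'=(\alpha,\alpha+L)$ with $L\ge\ell-2T_K/\sqrt{H_n}\ge\ell/2$, on which $u\ge T_K$. On the annulus $U=\{|x|\in J'\}$ we have $-\Delta u\ge Ku$ and $u>0$, so $K\le\lambda_1(U)$ by Lemma~\ref{lem:picone}. The Rayleigh quotient of $\sin(\pi(|x|-\alpha)/L)$, with the weight $r^{N-1}\in[2^{1-N},1]$, gives $\lambda_1(U)\le2^{N-1}\pi^2/L^2\le2^{N-1}\cdot4\pi^2/\ell^2<K$.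 This is a contradiction.

\emph{Step 3: $i(u_n)$ is at least the number of zeros of $u_r$ in $(0,1]$.} These zeros are simple. At such a zero $r_0$ we have $u_{rr}(r_0)=-f_n(u(r_0))$, and if this vanished, uniqueness for the ordinary differential equation would make $u$ constant, while $u(0)=M\ne0=u(1)$. They do not accumulate at $0$, because $u_r/r\to-f_n(M)/N\ne0$. So they form a finite set $r_1<\dots<r_k$; put $r_0=0$. The functions $\varphi_l(x)=u_r(|x|)\,\mathbf{1}_{\{r_{l-1}<|x|<r_l\}}$ are Lipschitz and vanish on $\partial B$, so they lie in $H^1_0(B)$. Multiply \eqref{eq:ur} by $\psi=u_r$ and integrate over $(r_{l-1},r_l)$; the boundary terms $r^{N-1}\psi\psi'$ vanish, also at $r=0$. This gives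
\[
Q(\varphi_l)=-(N-1)|S|\int_{r_{l-1}}^{r_l}r^{N-3}u_r^2\,dr<0 .
\]
The supports overlap in null sets, so $Q(\sum_lt_l\varphi_l)=\sum_lt_l^2Q(\varphi_l)$ and $i(u_n)\ge k$. By Rolle's theorem $k\ge\zeta_n-1\to\infty$, and (iii) holds.
\end{proof}

\begin{remark}
Apart from Lemma~\ref{lem:local}, condition \eqref{eq:serrin} enters only through $\varepsilon\to0$ in Step 1; under a bound $|f_n|\le C(1+|t|^\gamma)$ that step yields a positive lower bound for the flux but not its divergence, and neither Theorem~\ref{thm:A} nor Theorem~\ref{thm:C} covers this borderline. Condition \eqref{eq:super} cannot be dropped: for $f(t)=\lambda_1(B)t$ and $u_n=n\phi_1$, with $\phi_1$ the first eigenfunction, \eqref{eq:serrin} and (ii) hold and $i(u_n)=0$. That $f_n$ is independent of $x$ is used in \eqref{eq:E} and \eqref{eq:ur}.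
\end{remark}

\section{Counterexamples on an arbitrary domain}\label{sec:B}

Dependence on $x$ and $n$ separates the three quantities. The equation sees only the values of $f_n$ on the graph $\{(x,u_n(x))\}$, the index sees only the values of $\partial_tf_n$ on the graph, and the energy sees $f_n$ on the whole region between the graph and $t=0$. One may therefore add a source that is constant in $t$ near the graph, or a bump that lies strictly under the graph. Hypothesis (R) does not interfere as long as the changes occur at levels that tend to infinity; only the growth bound limits their size.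

\subsection{Lowering the energy under the graph}
Fix $\vartheta\in C_c^\infty((\frac12,1))$ with $\vartheta\ge0$ and $\int\vartheta=1$.

\begin{lemma}\label{lem:lower}
Let $f_n$ satisfy \textup{(R)}, \eqref{eq:super}, \eqref{eq:sub}, and let $u_n$ solve \eqref{eq:pde} with energy $I_n$. Let $\tau_n\to\infty$, let $\eta_n\in C(\bar\Omega)$ satisfy $0\le\eta_n\le1$ and $|u_n|\ge\tau_n$ wherever $\eta_n\ne0$, and let $0\le\Lambda_n\le C\tau_n^e$ with $0<e<1+2\theta$. Put
\[
\tilde f_n=f_n+\psi_n,\qquad\psi_n(x,t)=\Lambda_n\,\eta_n(x)\,\mathrm{sgn}(t)\,\vartheta(|t|/\tau_n).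
\]
Then $|\psi_n|\le C'|t|^e$, the functions $\tilde f_n$ satisfy \textup{(R)}, \eqref{eq:super}, \eqref{eq:sub}, and $u_n$ solves \eqref{eq:pde} for $\tilde f_n$ with the same Morse index and with energy $I_n-\Lambda_n\tau_n\int_\Omega\eta_n$.
\end{lemma}

\begin{proof}
The function $\psi_n$ is smooth in $t$, with $\partial_t\psi_n$ continuous in $(x,t)$, and vanishes unless $\tau_n/2<|t|<\tau_n$. There $|\psi_n|\le C\|\vartheta\|_\infty(2|t|)^e$, which gives the bound and \eqref{eq:sub}. Since $t\psi_n\ge0$, \eqref{eq:super} persists. On $|t|\le T$ we have $\psi_n=0$ once $\tau_n\ge2T$, and finitely many continuous functions do not affect equicontinuity; so (R) persists. At a point $(x,u_n(x))$ either $\eta_n(x)=0$ or $|u_n(x)|/\tau_n\ge1$, so $\psi_n$ and $\partial_t\psi_n$ vanish there, while $\int_0^{u_n(x)}\psi_n(x,t)\,dt=\Lambda_n\tau_n\eta_n(x)$.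
\end{proof}

\subsection{A stable spike}
Translate so that $0\in\Omega$ and fix $R$ with $B_R\subset\Omega$. A concentrated source $\mu(x)$ produces a tall solution of $-\Delta z=\mu$, for which the linearized operator is $-\Delta$ itself. But \eqref{eq:super} must hold uniformly in $n$, so a fixed superlinear term $g(u)$ has to be present at all levels. We show that a term growing more slowly than $t^\gamma$ is a small perturbation when the mass of the source is small, uniformly in the concentration.

Fix $q\in(1,\gamma)$ and let $g$ be the odd function with $g(t)=t^q\sigma(t-1)$ for $t\ge0$. It is smooth, and for $t>0$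
\begin{equation}\label{eq:g}
0\le g(t)\le t^q\mathbf{1}_{\{t\ge1\}},\qquad0\le g'(t)\le C_4t^{q-1}\mathbf{1}_{\{t\ge1\}},\qquad\tfrac12tg(t)-\int_0^tg\ge0,
\end{equation}
with $C_4=q+2\max\sigma'$. The last inequality holds because $g(t)/t$ is nondecreasing, so that $g(\tau)\le\tau g(t)/t$ for $0<\tau\le t$. Fix a radial $\chi\in C_c^\infty(B_1)$ with $0\le\chi\le1$ and $\chi=1$ on $B_{1/2}$. Let $Z$ solve $-\Delta Z=\chi$ in $B_2$, $Z=0$ on $\partial B_2$, and put $c_0=\min_{\bar B_1}Z$, which is positive by the strong maximum principle.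

We recall two facts. Let $\Gamma(x)=e_N|x|^{2-N}$ be the fundamental solution of $-\Delta$ and $G$ the Dirichlet Green function of $\Omega$; then $0\le G(x,y)\le\Gamma(x-y)$. Newton's theorem says that the mean of $|x-y|^{2-N}$ over the sphere $|y|=r$ is $\max(|x|,r)^{2-N}$. Hence, for radial $\Phi\ge0$,
\begin{equation}\label{eq:newton}
\Gamma*\Phi(x)=e_N\int\max(|x|,|y|)^{2-N}\Phi(y)\,dy\le\min\big(e_N|x|^{2-N}\|\Phi\|_{L^1},\ \Gamma*\Phi(0)\big).
\end{equation}

\begin{proposition}\label{prop:spike}
There are $m>0$ and $C_5>0$ such that the following holds for every $\rho\in(0,R/2]$. Let $\mu(x)=m\rho^{-N}\chi(x/\rho)$, let $z$ solve $-\Delta z=\mu$ in $\Omega$, $z|_{\partial\Omega}=0$, and let $\alpha=c_0m\rho^{2-N}$. Then there is $u\in C^2(\bar\Omega)$ with $-\Delta u=g(u)+\mu$ in $\Omega$, $u|_{\partial\Omega}=0$, and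
\begin{enumerate}
\item[(a)] $0\le z\le u$ in $\Omega$, and $\alpha\le z\le u\le\frac54z$ in $B_\rho$;
\item[(b)] $\int_\Omega|\nabla\varphi|^2-g'(u)\varphi^2\ge\frac12\int_\Omega|\nabla\varphi|^2$ for all $\varphi\in H^1_0(\Omega)$;
\item[(c)] $\int_\Omega(g(u)+\mu)\,u\le C_5\,\alpha$.
\end{enumerate}
\end{proposition}

\begin{proof}
The constants $C_1,\dots,C_4$ depend neither on $\rho$ nor on $m$. All functions are compared with the truncated tail $\beta(x)=\min(\rho^{2-N},|x|^{2-N})$.

\emph{The linear spike.} We have $\|\mu\|_{L^1}=m\|\chi\|_{L^1}$ and $\Gamma*\mu(0)=m\rho^{2-N}\,\Gamma*\chi(0)$. So \eqref{eq:newton} gives $0\le z\le\Gamma*\mu\le C_1m\beta$. In $B_{2\rho}\subset\Omega$ the function $m\rho^{2-N}Z(x/\rho)$ solves the same equation as $z$ and vanishes on $\partial B_{2\rho}$, where $z\ge0$. By the maximum principle $z\ge m\rho^{2-N}Z(x/\rho)$, so $z\ge\alpha$ in $B_\rho$.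

\emph{The correction.} We expect $u\le k\beta$ with $k=2C_1m$, and we estimate the effect of $g$ under this guess. Let $d=k^{1/(N-2)}$, $\Phi=g(k\beta)$ on $\mathbf{R}^N$, and $w=\int_\Omega G(\cdot,y)\Phi(y)\,dy$. The function $\Phi$ is radial and Lipschitz, so $w\in C^2(\bar\Omega)$ by Schauder theory. By \eqref{eq:g}, $\Phi$ vanishes unless $k|x|^{2-N}\ge1$, that is $|x|\le d$, and $\Phi\le k^q|x|^{-(N-2)q}$. Since $q<\gamma$ means $(N-2)q<N$, this bound is integrable:
\[
\|\Phi\|_{L^1}\le\frac{|S|}{N-(N-2)q}\,k^qd^{\,N-(N-2)q}=C_2k^\gamma .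
\]
For $|x|\ge\rho$, \eqref{eq:newton} gives $w\le e_NC_2k^\gamma\beta$. For $|x|<\rho$ we use $w\le\Gamma*\Phi(0)$ and split the integral at $|y|=\rho$. The outer part is at most $e_N\rho^{2-N}\|\Phi\|_{L^1}$. On $B_\rho$ the function $\Phi$ is the constant $g(k\rho^{2-N})$, which vanishes if $\rho>d$; if $\rho\le d$, the inner part is at most
\[
\tfrac12e_N|S|\,\rho^2(k\rho^{2-N})^q=\tfrac12e_N|S|\,k\rho^{2-N}\cdot k^{q-1}\rho^{2-(N-2)(q-1)}\le\tfrac12e_N|S|\,k^\gamma\rho^{2-N}.
\]
Here we used that the exponent $2-(N-2)(q-1)$ is positive, again because $q<\gamma$, and the identity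
\begin{equation}\label{eq:kd}
k^{q-1}d^{\,2-(N-2)(q-1)}=k^\theta .
\end{equation}
Altogether $0\le w\le C_3k^\gamma\beta$. The correction is of order $m^\gamma$ and the spike of order $m$. As $\gamma>1$, we can fix $m$ so small that
\[
C_3k^\gamma\le C_1m,\qquad C_3k^\gamma\le\tfrac14c_0m,\qquad C_4k^\theta\le\tfrac{(N-2)^2}8 .
\]
Then $\bar u:=z+w\le k\beta$ in $\Omega$, which confirms the guess, and $w\le\frac14\alpha\le\frac14z$ in $B_\rho$.

\emph{The solution.} The functions $z\le\bar u$ are a subsolution and a supersolution, and the classical sub- and supersolution theorem (Amann, Sattinger) applies. As $g$ is nondecreasing, the argument is short. Let $u^0=z$ and $-\Delta u^{j+1}=g(u^j)+\mu$, $u^{j+1}|_{\partial\Omega}=0$. We have $-\Delta(u^1-u^0)=g(z)\ge0$ and $-\Delta(u^{j+1}-u^j)=g(u^j)-g(u^{j-1})$, so the sequence is nondecreasing by induction and the maximum principle. If $u^j\le\bar u\le k\beta$, then $-\Delta(\bar u-u^{j+1})=g(k\beta)-g(u^j)\ge0$, so $u^{j+1}\le\bar u$. The right sides are bounded,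 hence $u^j$ is bounded in $C^1(\bar\Omega)$ by $L^r$ estimates, and then in $C^{2,1/2}(\bar\Omega)$ by Schauder estimates. The monotone limit $u$ is a $C^2(\bar\Omega)$ solution with $z\le u\le z+w\le k\beta$. This proves (a).

\emph{Stability.} If $g'(u(x))\ne0$, then $1\le u\le k|x|^{2-N}$, so $|x|\le d$, and by \eqref{eq:g} and \eqref{eq:kd}
\[
|x|^2g'(u)\le C_4k^{q-1}|x|^{2-(N-2)(q-1)}\le C_4k^\theta\le\tfrac{(N-2)^2}8 .
\]
Now (b) follows from \eqref{eq:hardy}. Finally, $u\le k\rho^{2-N}$ and $g(u)\le\Phi$ give $\int(g(u)+\mu)u\le k\rho^{2-N}(C_2k^\gamma+m\|\chi\|_{L^1})$, which is (c) for a suitable $C_5$.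
\end{proof}

\subsection{Index zero with prescribed energy}

\begin{proof}[Proof of Theorem~\ref{thm:B}(b)]
Take $\rho_n\to0$ in $(0,R/2]$ and let $\mu_n,z_n,\alpha_n,u_n$ be given by Proposition~\ref{prop:spike}. Then $\alpha_n\to\infty$ and
\begin{equation}\label{eq:rhoalpha}
\rho_n^{-N}=(c_0m)^{-\gamma}\alpha_n^\gamma .
\end{equation}
The function $g(t)+\mu_n(x)$ is unbounded in $n$ at $t=0$, so it violates Lemma~\ref{lem:local}. We switch the source on only near the graph: let $\chi_0(t)=\sigma(4t-3)$, which is $0$ for $t\le\frac34$ and $1$ for $t\ge1$, and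
\[
f_n(x,t)=g(t)+\mu_n(x)\,\chi_0\big(t/z_n(x)\big),
\]
the second term being $0$ where $\mu_n=0$. The support of $\mu_n$ is a compact subset of $B_{\rho_n}$, where $z_n\ge\alpha_n$. So $f_n$ and $\partial_tf_n$ are continuous, and the second term vanishes unless $t\ge\frac34\alpha_n$, in which case it lies in $[0,m\rho_n^{-N}]\subset[0,Ct^\gamma]$ by \eqref{eq:rhoalpha}. Therefore $f_n(x,t)/t\ge g(t)/t=|t|^{q-1}$ for $|t|\ge2$ and $|f_n|\le C(1+|t|^\gamma)$, which give \eqref{eq:super} and \eqref{eq:sub}. On $|t|\le T$ we have $f_n=g$ for all large $n$, which gives (R).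

Since $u_n\ge z_n$, and $\chi_0=1$, $\chi_0'=0$ on $[1,\infty)$, we have $f_n(x,u_n)=g(u_n)+\mu_n$ and $\partial_tf_n(x,u_n)=g'(u_n)$. So $u_n$ solves \eqref{eq:pde}, $i(u_n)=0$ by Proposition~\ref{prop:spike}(b), and $\|u_n\|_\infty\ge\alpha_n\to\infty$. On $B_{\rho_n}$ we have $\int_0^{u_n}\chi_0(t/z_n)\,dt\le u_n-\frac34z_n$ and $u_n\le\frac54z_n$. With \eqref{eq:energyalt} and \eqref{eq:g},
\[
I_n\ge\int_\Omega\Big(\tfrac12g(u_n)u_n-\int_0^{u_n}g\Big)+\int_\Omega\mu_n\big(\tfrac34z_n-\tfrac12u_n\big)\ge\tfrac18\int_\Omega\mu_nz_n\ge\tfrac18m\|\chi\|_{L^1}\alpha_n\to+\infty .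
\]
This proves (b).
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}(c)]
Keep $f_n,u_n$ from the previous proof and call the energy $I_n^0$. We have just seen $I_n^0>0$. Since $F_n\ge0$ for $t\ge0$, \eqref{eq:energyalt} and Proposition~\ref{prop:spike}(c) give $I_n^0\le\frac12C_5\alpha_n$. Let $\iota_n\in[-\alpha_n,I_n^0]$ be arbitrary. Apply Lemma~\ref{lem:lower} with $\tau_n=\alpha_n$, $\eta_n=\chi(\cdot/\rho_n)$, $e=\gamma$ and
\[
\Lambda_n=\frac{I_n^0-\iota_n}{\alpha_n\rho_n^N\|\chi\|_{L^1}}\le\frac{\frac12C_5+1}{\|\chi\|_{L^1}}\,\rho_n^{-N}\le C\alpha_n^\gamma .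
\]
The hypothesis on $\eta_n$ holds because $u_n\ge\alpha_n$ in $B_{\rho_n}$, and $\int\eta_n=\rho_n^N\|\chi\|_{L^1}$. The new nonlinearities satisfy all hypotheses and $|\tilde f_n|\le C(1+|t|^\gamma)$, the index is still $0$, and the energy is $\iota_n$. Take $\iota_n=0$, or $\iota_n=-\alpha_n$.
\end{proof}

\subsection{Large index with zero energy}

\begin{proof}[Proof of Theorem~\ref{thm:B}(d)]
Fix $p$ and $\epsilon>0$ with $1<p<p+\epsilon<\frac{N+2}{N-2}=1+2\theta$. By the theorem of Ambrosetti and Rabinowitz \cite{AR}, the problem $-\Delta v=|v|^{p-1}v$ in $\Omega$, $v|_{\partial\Omega}=0$, has classical solutions $v_n$ whose energies tend to $+\infty$. By \eqref{eq:energyalt} these energies are $(\frac12-\frac1{p+1})\Sigma_n$ with $\Sigma_n=\int_\Omega|v_n|^{p+1}$. The function $|t|^{p-1}t$ is $C^1$ and satisfies \eqref{eq:power}, so Theorem~\ref{thm:BL} gives $\|v_n\|_\infty\to\infty$ and $i(v_n)\to\infty$.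

We want to cancel the energy by Lemma~\ref{lem:lower}. A bump of height $\tau^{p+\epsilon}$ and width of order $\tau$, placed over the set $\{|v_n|>2\tau\}$, removes the amount $\tau^{p+1+\epsilon}|\{|v_n|>2\tau\}|$. The shape of $v_n$ is unknown, but the spare exponent $\epsilon$ guarantees a good level.

\emph{Claim: there are $\tau_n\to\infty$ with $\tau_n^{p+1+\epsilon}\,|\{|v_n|>2\tau_n\}|\ge\Sigma_n$ for all large $n$.} Let $T_*$ satisfy $2^{p+1}(p+1)T_*^{-\epsilon}/\epsilon\le\frac12$ and let $T\ge T_*$. If no $\tau\ge T$ satisfies the inequality for a given $n$, then the layer-cake formula gives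
\[
\Sigma_n=2^{p+1}(p+1)\int_0^\infty\tau^p\,|\{|v_n|>2\tau\}|\,d\tau\le2^{p+1}T^{p+1}|\Omega|+2^{p+1}(p+1)\Sigma_n\int_T^\infty\tau^{-1-\epsilon}d\tau ,
\]
and the last term is at most $\Sigma_n/2$, so $\Sigma_n\le2^{p+2}T^{p+1}|\Omega|$. As $\Sigma_n\to\infty$, this fails for $n\ge n(T)$. Choose $n(T)$ strictly increasing along the integers $T\ge T_*$, and for $n(T)\le n<n(T+1)$ pick a good level $\tau_n\ge T$. This proves the claim; discard the first few $n$.

Let $\eta_n=\sigma(|v_n|/\tau_n-1)\in C(\bar\Omega)$. It vanishes where $|v_n|\le\tau_n$ and equals $1$ where $|v_n|\ge2\tau_n$, so $\int\eta_n\ge\Sigma_n\tau_n^{-(p+1+\epsilon)}$ and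
\[
\Lambda_n:=\frac{(\frac12-\frac1{p+1})\Sigma_n}{\tau_n\int_\Omega\eta_n}\le\tau_n^{p+\epsilon}.
\]
Lemma~\ref{lem:lower}, applied to $|t|^{p-1}t$ and $u_n=v_n$ with $e=p+\epsilon$, gives nonlinearities satisfying (R), \eqref{eq:super} and \eqref{eq:sub}, for which $u_n$ is a solution with unchanged Morse index and energy $(\frac12-\frac1{p+1})\Sigma_n-\Lambda_n\tau_n\int_\Omega\eta_n=0$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{AR} Ambrosetti and Rabinowitz, J.~Funct.~Anal.~14 (1973).

\end{thebibliography}
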